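# Flat symmetric matrices with two eigenvalues and the Kolmogorov widths of $B_1^m$ in $\ell_\infty^m$

## 1. A trace bound, and the guess that it is the exact width

Take the $m$ coordinate vectors $e_1,\dots,e_m$ of $\mathbb R^m$ and choose one $n$-dimensional subspace from which to approximate all of them, with the error measured in the maximum norm. How small can the worst error be? A short trace computation gives a floor for the error. The first guess is that the floor is the answer:
$$\text{error}\;=\;\Bigl(1+\sqrt{\tfrac{n(m-1)}{m-n}}\Bigr)^{-1}\qquad(1\le n<m)\ ?$$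
We set up the notation, prove the floor, and test the guess.

**Definition (Kolmogorov width).** Let $B_1^m=\{x\in\mathbb R^m:\sum|x_i|\le1\}$. For $0\le n\le m$ put
$$d_n(m)=d_n(B_1^m,\ell_\infty^m)=\inf_{X_n}\ \sup_{x\in B_1^m}\ \inf_{y\in X_n}\|x-y\|_\infty, \tag{1}$$
the infimum being over all $n$-dimensional linear subspaces $X_n\subset\mathbb R^m$. The complex width is defined in the same way with $\mathbb C$ in place of $\mathbb R$. Unless we say otherwise, everything is real.

The first lemma turns the question into one about approximating the identity matrix entrywise by a matrix of small rank.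

**Lemma 1.1.** $d_n(m)=\inf_A\max_{i,j}|\delta_{ij}-A_{ij}|$, where $A$ runs over the $m\times m$ matrices of rank at most $n$. The infimum over $A$ is attained. The same holds over $\mathbb C$.

*Proof.* Fix $X_n$ and let $f(x)=\inf_{y\in X_n}\|x-y\|_\infty$. This is a seminorm, so for $x\in B_1^m$ we have $f(x)\le\sum|x_i|f(e_i)\le\max_jf(e_j)$. Hence the supremum in (1) is $\max_jf(e_j)$. Let $y_j\in X_n$ be a nearest point to $e_j$. The matrix $A$ with columns $y_1,\dots,y_m$ has rank at most $n$, and $\max_jf(e_j)=\max_{i,j}|\delta_{ij}-A_{ij}|$. Conversely, if $A$ has rank at most $n$, its column space lies in some $n$-dimensional $X_n$, and for that $X_n$ we have $\max_jf(e_j)\le\max_{i,j}|\delta_{ij}-A_{ij}|$. For attainment, note that $A=0$ has error $1$, so we may restrict to matrices with $\max|\delta_{ij}-A_{ij}|\le1$ and rank at most $n$. This set is bounded, and it is closed because the rank condition says that all $(n+1)\times(n+1)$ minors vanish. $\square$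

Two monotonicity facts follow at once, and we will need both later.

**Lemma 1.2.** (i) $d_n(m)$ is nonincreasing in $n$. (ii) If $n\le m'\le m$, then $d_n(m')\le d_n(m)$.

*Proof.* (i) Rank at most $n$ implies rank at most $n+1$. (ii) Replace $A$ by its leading $m'\times m'$ submatrix: the rank and the maximal error do not increase. $\square$

**Lemma 1.3.** For $1\le n<m$, in the real and in the complex case,
$$d_n(m)\ \ge\ L(m,n):=\Bigl(1+\sqrt{\tfrac{n(m-1)}{m-n}}\Bigr)^{-1}. \tag{2}$$

*Proof.* We first recall that
$$|\operatorname{tr}B|^2\le\operatorname{rank}(B)\,\|B\|_F^2 \tag{3}$$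
for every square matrix $B$, where $\|B\|_F^2=\sum|B_{ij}|^2$. If $P$ is the orthogonal projection onto the column space of $B$, then $B=PB$, so $\operatorname{tr}B=\operatorname{tr}(P^*B)$ is the Frobenius inner product of $P$ and $B$. Cauchy–Schwarz and $\|P\|_F^2=\operatorname{rank}B$ give (3).

Let $A$ have rank at most $n$ and $|\delta_{ij}-A_{ij}|\le\varepsilon$. If $\varepsilon\ge1$, then $\varepsilon\ge L(m,n)$ already. Let $\varepsilon<1$. Then $|A_{ii}|\ge1-\varepsilon>0$, and we may divide row $i$ by $A_{ii}$ for every $i$. The new matrix $A'$ has rank at most $n$, unit diagonal, and off-diagonal entries of modulus at most $\kappa=\varepsilon/(1-\varepsilon)$. By (3),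
$$m^2\le n\bigl(m+m(m-1)\kappa^2\bigr),\qquad\text{so}\qquad \kappa\ge\sqrt{\tfrac{m-n}{n(m-1)}}.$$
Since $\varepsilon=\kappa/(1+\kappa)=(1+1/\kappa)^{-1}$, this is (2). $\square$

To test the guess $d_n(m)=L(m,n)$ we need upper bounds. All of them in these notes come from one recipe.

**Lemma 1.4.** Let $S$ be a symmetric $M\times M$ matrix with zero diagonal and all entries of modulus at most $\tau$, where $\tau>0$. Suppose that $\lambda>0$ is an eigenvalue of $S$ with multiplicity at least $M-N$. Then
$$d_N(M)\le\frac1{1+\lambda/\tau}.$$

*Proof.* Put $s=\lambda/(\lambda+\tau)$ and $A=s(I-S/\lambda)$. The kernel of $A$ is the $\lambda$-eigenspace of $S$, so $\operatorname{rank}A\le N$. The matrix $I-A=(1-s)I+\frac s\lambda S$ has diagonal entries $1-s=\frac\tau{\lambda+\tau}$ and off-diagonal entries of modulus at most $\frac{s\tau}\lambda=\frac\tau{\lambda+\tau}$. Apply Lemma 1.1. $\square$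

Let $J$ be the all-ones matrix. We test three families.

- *$n=1$.* Here $n(m-1)/(m-n)=1$, so $L(m,1)=\frac12$. The matrix $S=I-J$ has eigenvalue $1$ with multiplicity $m-1$ and $\tau=1$, so $d_1(m)\le\frac12$. The guess is right.
- *$n=m-1$.* Here $n(m-1)/(m-n)=(m-1)^2$, so $L(m,m-1)=\frac1m$. The matrix $S=J-I$ has eigenvalue $m-1$ with multiplicity $1$, so $d_{m-1}(m)\le\frac1m$. The guess is right again. Together the two families settle $m=2$ and $m=3$.
- *$m=2n$ when a conference matrix exists.* A symmetric conference matrix of order $m$ is a symmetric $C$ with zero diagonal, off-diagonal entries $\pm1$, and $C^2=(m-1)I$. For example, $\begin{pmatrix}0&1\\1&0\end{pmatrix}$ has order $2$. Its eigenvalues are $\pm\sqrt{m-1}$, each of multiplicity $m/2$ because the trace is $0$. Lemma 1.4 gives $d_{m/2}(m)\le(1+\sqrt{m-1})^{-1}=L(m,m/2)$, so the guess is right whenever such a $C$ exists.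

## 2. Equality forces an equal-modulus matrix with a rigid spectrum

The first pair not yet tested is $(m,n)=(4,2)$, and there the guess fails. To see this we read off what equality in (2) means.

**Lemma 2.1.** Let $1\le n<m$ and $d_n(m)=L(m,n)$ (real case), and let $\kappa=\sqrt{\frac{m-n}{n(m-1)}}$. Then there is a symmetric $m\times m$ matrix $C$ with zero diagonal and off-diagonal entries $\pm1$ whose eigenvalues are $\frac{m-n}{n\kappa}$ with multiplicity $n$ and $-\frac1\kappa$ with multiplicity $m-n$. If moreover $n\ne m/2$, then $\frac{n(m-1)}{m-n}$ is a perfect square.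

*Proof.* Take a minimizer $A$ from Lemma 1.1, with error $\varepsilon=L(m,n)<1$, and form $A'$ as in the proof of Lemma 1.3. Now $\varepsilon/(1-\varepsilon)$ is exactly the $\kappa$ of the statement, and
$$m^2=(\operatorname{tr}A')^2\le\operatorname{rank}(A')\|A'\|_F^2\le n\bigl(m+m(m-1)\kappa^2\bigr)=nm+m(m-n)=m^2 .$$
So all inequalities are equalities. Hence $\operatorname{rank}A'=n$, all off-diagonal entries of $A'$ are $\pm\kappa$, and $A'$ is a multiple of the projection $P$ onto its column space. Comparing traces, $A'=\frac mnP$. Put $C=(A'-I)/\kappa$. The eigenvalues of $A'$ are $\frac mn$ ($n$ times) and $0$ ($m-n$ times), which gives those of $C$.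

Let $n\ne m/2$. The characteristic polynomial of $C$ has integer coefficients. The number $1/\kappa$ is the square root of a rational number. If it were irrational, $-1/\kappa$ and $1/\kappa$ would have the same minimal polynomial over $\mathbb Q$, so $1/\kappa$ would also be an eigenvalue of $C$. It would have to be the positive eigenvalue $\frac{m-n}{n\kappa}$, which forces $m-n=n$, a contradiction. So $1/\kappa$ is rational. It is also an algebraic integer, hence an integer, and $1/\kappa^2=\frac{n(m-1)}{m-n}$. $\square$

*The pair $(4,2)$.* Equality would give a symmetric $C$ of order $4$ with zero diagonal, entries $\pm1$ elsewhere, and $C^2=3I$. Conjugating by a diagonal sign matrix, we may assume that the first row is $(0,1,1,1)$. Let the entries in positions $(2,3),(2,4),(3,4)$ be $x,y,z$. Orthogonality of row $1$ to rows $2,3,4$ gives $x+y=0$, $x+z=0$, $y+z=0$, hence $x=y=z=0$, a contradiction. So $d_2(4)>L(4,2)$.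

*The pair $(6,4)$.* Here $n\neq m/2$ and $\frac{n(m-1)}{m-n}=10$ is not a square, so $d_4(6)>L(6,4)$. In general, for $n=\frac23m$ equality requires $2(m-1)$ to be a square, which most $m$ do not satisfy.

So exact equality fails, and its failure is arithmetic: a matrix with entries of *exactly* equal modulus off the diagonal and *exactly* two eigenvalues has no room to move. The guess that remains is the asymptotic one. If $n/m\to\alpha\in(0,1)$, then $\sqrt{n(m-1)/(m-n)}\sim\sqrt n/\sqrt{1-\alpha}$, so
$$\sqrt n\,L(m,n)\to\sqrt{1-\alpha}. \tag{4}$$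

**Conjecture 1.** Fix a rational number $\alpha\in(0,1)$. For $n=\alpha m$, with $m\to\infty$ through the positive integers $m$ for which $\alpha m$ is an integer,
$$\lim_{m\to\infty}\sqrt{\alpha m}\;d_{\alpha m}(B_1^m,\ell_\infty^m)=\sqrt{1-\alpha}.$$

For $\alpha=\frac12$ and special $m$ there is evidence: it is known that $(1+\sqrt{m-1})^{-1}\le d_{m/2}(m)\le m^{-1/2}$ whenever a Hadamard matrix of order $\sqrt m$ exists, and both ends, multiplied by $\sqrt{m/2}$, tend to $\sqrt{1/2}$.

## 3. Asymptotic sharpness for every ratio, and a range where it fails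

Conjecture 1 is true. The full statements are these.

**Theorem 3.1.** Let $\alpha\in(0,1)$ be any real number, let $m\to\infty$, and let $n=n(m)$ be integers with $n/m\to\alpha$. Then $\sqrt n\,d_n(m)\to\sqrt{1-\alpha}$. In particular (take $\alpha$ rational, $n=\alpha m$) Conjecture 1 holds. The same is true for complex widths.

**Theorem 3.2.** For every $\eta\in(0,\frac12)$, $\sup_{\eta m\le n\le(1-\eta)m}d_n(m)/L(m,n)\to1$ as $m\to\infty$. Consequently there is a sequence $\eta_m\to0$ with $\sup_{\eta_mm\le n\le(1-\eta_m)m}d_n(m)/L(m,n)\to1$.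

**Theorem 3.3.** Let $a,b\ge1$ be integers and $\alpha=a/(a+b)$. There are infinitely many $R$ such that for $m=R(abR+1)$, $n=\alpha m$,
$$1+aR\ \le\ \frac1{d_n(m)}\ \le\ \frac1{L(m,n)}=1+\sqrt{a^2R^2+\tfrac ab(R-1)}\ <\ 1+aR+\frac1{2b}.$$
Consequently (replace $(a,b)$ by $(ta,tb)$), for each rational $\alpha\in(0,1)$ and $\eta>0$ there are infinitely many $m$ with $\alpha m\in\mathbb Z$ and $0\le1/L(m,\alpha m)-1/d_{\alpha m}(m)<\eta$.

**Theorem 3.4.** Let $c>0$, $n\to\infty$ and $m\ge(1+c)n^2$ (real case). Then $\liminf\sqrt n\,d_n(m)\ge\bigl(2-\frac1{1+c}\bigr)^{1/4}>1$, whereas $\sqrt n\,L(m,n)\to1$. So (2) is not asymptotically sharp there.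

## 4. Block sums, Hadamard rows, and the ratio one half

Lemma 1.4 tells us what to look for: a zero-diagonal symmetric matrix with a positive eigenvalue of large multiplicity, whose entries are as flat as possible. Unlike in Lemma 2.1, the entries need not all have the same modulus. Only the maximum counts, so a small proportion of zeros is harmless.

A sensible first attempt separates the two demands. Getting the spectrum right is easy. Take a small matrix $T$ with entries $0,\pm1$, zero diagonal and an eigenvalue $a$ whose multiplicity is the right fraction of its size, and form the block sum $T\oplus T\oplus\cdots\oplus T$. The fraction is preserved at every size. But the entries are not flat: they are still $0$ and $\pm1$, and Lemma 1.4 gives $\frac1{1+a}$ however many blocks we take, whereas the target is of order $m^{-1/2}$. This is the point where the block sum stops working. We must conjugate it by something that keeps the spectrum and spreads the entries.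

**Definition (Hadamard matrix).** A Hadamard matrix of order $R$ is an $R\times R$ matrix $H$ with entries $\pm1$ and $HH^T=RI$. For example, $\begin{pmatrix}1&1\\1&-1\end{pmatrix}$.

Conjugating carelessly does nothing. Order the coordinates so that the block sum of $R$ copies is $T\otimes I_R$. The orthogonal matrix $U=R^{-1/2}H$ gives $(I\otimes U)^T(T\otimes I_R)(I\otimes U)=T\otimes U^TU=T\otimes I_R$. The blocks must meet each other in a tangled way. What makes the tangle flat is a small observation: if $h,h'$ are column vectors with $\pm1$ entries, then the rank-one matrix $\frac1Rhh'^T$ has *all* entries $\pm\frac1R$. A sum of two such matrices is no longer flat: if $h\perp g$ and $h'\perp g'$, then $hh'^T+gg'^T$ has entries $0$ and $\pm2$, and the value $\pm2$ occurs. (Since $h\perp g$, the products $h_xg_x$ take both signs, so $h_xh'_{x'}=g_xg'_{x'}$ for some $x,x'$.) Its mean square is $2$, so its maximum exceeds its root mean square by the factor $\sqrt2$. Therefore every block of the final matrix should consist of **exactly one** rank-one term.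

For $\alpha=\frac12$ this can be arranged with bare hands. Let $T=\begin{pmatrix}0&-1\\-1&0\end{pmatrix}$, with eigenvalues $\pm1$. Let $H$ have order $R$ and let $v=R+1$. Each vertex $p$ of the complete graph $K_v$ lies on exactly $R$ edges. Assign to these edges, one to one, the $R$ rows of $H$, and let $h_{p,e}\in\{\pm1\}^R$, a column vector, be the row assigned at $p$ to the edge $e$. Let $S$ be the matrix with $v\times v$ blocks of size $R\times R$, zero diagonal blocks, and
$$S_{pp'}=-\tfrac1R\,h_{p,e}\,h_{p',e}^T\qquad(p\ne p',\ e=pp').$$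
The pair $p,p'$ lies on one edge, so there is one term and every entry in this block is $\pm\frac1R$. Let us check the spectrum. The block $(p,p')$ of $S^2$ is $\sum_{p''}S_{pp''}S_{p''p'}$ over $p''\ne p,p'$. If $p\neq p'$, each summand contains $h_{p'',pp''}^Th_{p'',p'p''}=0$, two different rows of $H$. If $p=p'$, the sum is $\frac1{R^2}\sum_eR\,h_{p,e}h_{p,e}^T=\frac1RH^TH=I$, because the edges at $p$ use every row of $H$ once. So $S^2=I$ and $\operatorname{tr}S=0$: the eigenvalues are $\pm1$, half each. With $M=R(R+1)$, Lemma 1.4 gives
$$d_{M/2}(M)\le\frac1{1+R},\qquad L(M,M/2)=\frac1{1+\sqrt{R^2+R-1}}>\frac1{1+R+\frac12}.$$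

For $R=2$ and $v=3$ let $h_1=(1,1)$, $h_2=(1,-1)$. Give the edges $12,13$ at vertex $1$ the rows $h_1,h_2$; the edges $12,23$ at vertex $2$ the rows $h_1,h_2$; and the edges $13,23$ at vertex $3$ the rows $h_1,h_2$. Then
$$S=-\frac12\begin{pmatrix}0&0&1&1&1&1\\0&0&1&1&-1&-1\\1&1&0&0&1&-1\\1&1&0&0&-1&1\\1&-1&1&-1&0&0\\1&-1&-1&1&0&0\end{pmatrix}.$$
The rows of the displayed integer matrix are pairwise orthogonal of squared length $4$, so $S^2=I$, and $d_3(6)\le\frac13$, against $L(6,3)=\frac1{1+\sqrt5}\approx0.309$. The price paid is the zero blocks on the diagonal, a fraction $\frac1v$ of all entries, which tends to $0$.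

In this construction the $2\times2$ matrix $T$ sits on each edge of $K_v$. For another ratio we put a larger $T$ on a larger subgraph, and every edge of $K_v$ must be covered exactly once. So we need a good $T$, which is Section 5, and a way to tile $K_v$ by its support, which is Sections 6 and 7.

## 5. Signed Johnson graphs from exterior multiplication

What should $T$ look like? Suppose that $T$ is a symmetric $k\times k$ matrix with zero diagonal, entries $0,\pm1$, and exactly two eigenvalues $\lambda>0>-\mu$. Then $(T-\lambda I)(T+\mu I)=0$, that is, $T^2=(\lambda-\mu)T+\lambda\mu I$. Reading the diagonal, every row of $T$ has exactly $d=\lambda\mu$ nonzero entries. From $\operatorname{tr}T=0$, the multiplicity of $\lambda$ is $k\mu/(\lambda+\mu)$. By Lemma 1.4 the rank left over should be the fraction $\lambda/(\lambda+\mu)$ of the size, so for the rational ratio $\beta=\frac a{a+b}$ the natural choice is $\lambda=a$, $\mu=b$, with degree $d=ab$. There is a familiar graph of degree $ab$.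

**Definition (Johnson graph).** Let $a,b\ge1$ and $q=a+b$. The vertices of $J(q,a)$ are the $a$-element subsets of $\{1,\dots,q\}$; two of them, $I$ and $I'$, are adjacent when $|I\cap I'|=a-1$. It has $k=\binom qa$ vertices. It is $d$-regular with $d=ab$: remove one of the $a$ elements of $I$ and add one of the $b$ others. So it has $e=kd/2$ edges. Examples: $J(q,1)=K_q$; $J(4,2)$ is the octahedron.

Its ordinary adjacency matrix will not do in general: that of the octahedron has the three eigenvalues $4,0,-2$. We need signs, and the exterior algebra supplies them.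

Recall that $\Lambda^a\mathbb R^q$ has the basis $e_I=e_{i_1}\wedge\dots\wedge e_{i_a}$, where $I=\{i_1<\dots<i_a\}$, and the inner product determined by $\langle x_1\wedge\dots\wedge x_a,\ y_1\wedge\dots\wedge y_a\rangle=\det(\langle x_i,y_j\rangle)$. By this formula, for *every* orthonormal basis $f_1,\dots,f_q$ of $\mathbb R^q$ the vectors $f_J$, $|J|=a$, form an orthonormal basis of $\Lambda^a\mathbb R^q$.

**Lemma 5.1.** There is a symmetric $k\times k$ matrix $T$, indexed by the $a$-subsets of $\{1,\dots,q\}$, such that $T_{II}=0$; $T_{II'}=\pm1$ if $|I\cap I'|=a-1$; $T_{II'}=0$ otherwise; and the eigenvalues of $T$ are $a$ with multiplicity $kb/q$ and $-b$ with multiplicity $ka/q$.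

*Proof.* Let $u=e_1+\dots+e_q$, let $c:\Lambda^a\mathbb R^q\to\Lambda^{a+1}\mathbb R^q$ be $c(w)=u\wedge w$, and let $Q=c^*c$, written as a matrix in the basis $(e_I)$. Thus $Q_{II'}=\langle ce_I,ce_{I'}\rangle$.

**Step 1: the entries of $Q$.** This step shows that the support is the Johnson graph. We have $ce_I=\sum_{i\notin I}\pm e_{I\cup\{i\}}$, since $e_i\wedge e_I=0$ for $i\in I$. So $Q_{II}=q-a=b$. For $I\ne I'$, the vectors $ce_I$ and $ce_{I'}$ share a basis vector $e_K$ only if $K$ has $a+1$ elements and contains $I\cup I'$. Since $|I\cup I'|\ge a+1$, this happens exactly when $|I\cup I'|=a+1$, that is, $|I\cap I'|=a-1$, and then only for $K=I\cup I'$. So $Q_{II'}=\pm1$ in that case and $0$ otherwise.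

**Step 2: the spectrum of $Q$.** This step diagonalizes $Q$ in another basis. Choose an orthonormal basis $f_1=u/\sqrt q,\ f_2,\dots,f_q$ of $\mathbb R^q$. Then $cf_J=\sqrt q\,f_1\wedge f_J$. This is $0$ if $1\in J$, and it is $\sqrt q\,f_{J\cup\{1\}}$ if $1\notin J$. For distinct $J,J'$ not containing $1$ the images are orthogonal, and each has squared length $q$. So $Q$ is $q$ times the orthogonal projection onto $\operatorname{span}\{f_J:1\notin J\}$, whose dimension is $\binom{q-1}a=\binom qa\frac{q-a}q=\frac{kb}q$.

**Step 3: shift.** Put $T=Q-bI$. By Step 1 its diagonal vanishes and its off-diagonal entries are as claimed. By Step 2 its eigenvalues are $q-b=a$ with multiplicity $kb/q$ and $-b$ with multiplicity $k-kb/q=ka/q$. $\square$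

*Examples.* For $a=b=1$: $ce_1=e_2\wedge e_1=-e_{12}$ and $ce_2=e_{12}$, so $T=\begin{pmatrix}0&-1\\-1&0\end{pmatrix}$, the matrix of Section 4. For $a=2$, $b=1$, in the order $12,13,23$: $ce_{12}=e_{123}$, $ce_{13}=-e_{123}$, $ce_{23}=e_{123}$, so $Q=ww^T$ with $w=(1,-1,1)^T$ and
$$T=ww^T-I=\begin{pmatrix}0&-1&1\\-1&0&-1\\1&-1&0\end{pmatrix},$$
with eigenvalues $2$ (once) and $-1$ (twice). For $a=b=2$ we get signs on the octahedron. In the order $12,13,14,23,24,34$ the first row of $T$ is $(0,-1,-1,1,1,0)$, because $ce_{12}=e_{123}+e_{124}$, $ce_{13}=-e_{123}+e_{134}$, $ce_{14}=-e_{124}-e_{134}$, $ce_{23}=e_{123}+e_{234}$, $ce_{24}=e_{124}-e_{234}$, $ce_{34}=e_{134}+e_{234}$. The eigenvalues are now $\pm2$, three times each.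

## 6. Gluing copies of $T$ along an edge decomposition of $K_v$

**Definition (edge decomposition).** Let $\Gamma$ be a graph. $K_v$ is edge-decomposed into copies of $\Gamma$ if its edge set is partitioned into the edge sets of subgraphs isomorphic to $\Gamma$. For example, the nine points of the plane $\mathbb F_3^2$ and its twelve lines of three points decompose $K_9$ into twelve triangles, since any two points lie on exactly one line.

**Proposition 6.1.** Let $a,b\ge1$, $q=a+b$, $k=\binom qa$, $d=ab$. Suppose $K_v$ is edge-decomposed into copies of $\Gamma=J(q,a)$. Let $r=(v-1)/d$ and let $R\ge r$ be the order of a Hadamard matrix. Then with $M=vR$ and $N=vR-\frac bq\,vr$,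
$$d_N(M)\le\frac1{1+aR}.$$

*Proof.* Let $V$ be the vertex set of $K_v$ and $\mathcal B$ the set of copies. A copy $B\in\mathcal B$ has a vertex set $V_B\subset V$; fix an isomorphism $\iota_B:\Gamma\to B$. For $p,p'\in V_B$ abbreviate $T^B_{pp'}=T_{\iota_B^{-1}(p),\,\iota_B^{-1}(p')}$, with $T$ from Lemma 5.1.

**Step 1: counting.** We need to know how many copies pass through a vertex. If $p\in V_B$, then $B$ uses exactly $d$ of the $v-1$ edges at $p$. These edges are partitioned among the copies through $p$, so $p$ lies in exactly $r=(v-1)/d$ of the sets $V_B$. Let $\Phi=\{(p,B):p\in V_B\}$ be the set of incidences. Counting in two ways, $|\Phi|=vr=k|\mathcal B|$.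

**Step 2: the block sum.** This matrix carries the right spectrum. Let $\mathcal M$ be the $\Phi\times\Phi$ matrix
$$\mathcal M_{(p,B),(p',B')}=\delta_{BB'}\,T^B_{pp'}.$$
Up to a permutation of the indices it is the direct sum of $|\mathcal B|$ copies of $T$. So it is symmetric and has the eigenvalue $a$ with multiplicity $|\mathcal B|\frac{kb}q=\frac{vrb}q$. In particular $N$ is an integer. Since $r\le R$, also $0\le N\le M$.

**Step 3: the spreading map.** It replaces each incidence $(p,B)$ by a Hadamard row living at $p$. Let $H$ be a Hadamard matrix of order $R$. For each $p$ choose an injection $\rho_p$ from the $r$ copies through $p$ to the $R$ rows of $H$; this is possible because $R\ge r$. Define the $\Phi\times(V\times[R])$ matrix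
$$W_{(p,B),(p',x)}=\delta_{pp'}\,R^{-1/2}H_{\rho_p(B),x}.$$
The $\bigl((p,B),(p',B')\bigr)$ entry of $WW^T$ is $0$ if $p\ne p'$. If $p=p'$ it is $\frac1R$ times the inner product of the rows $\rho_p(B)$ and $\rho_p(B')$ of $H$, which is $\delta_{BB'}$ because $\rho_p$ is injective. So
$$WW^T=I_\Phi. \tag{5}$$
Put $S=W^T\mathcal MW$, a symmetric $M\times M$ matrix.

**Step 4: the spectrum survives.** If $\mathcal Mz=az$, then by (5) $SW^Tz=W^T\mathcal MWW^Tz=W^T\mathcal Mz=aW^Tz$. The map $W^T$ is injective, again by (5). Hence the eigenvalue $a$ of $S$ has multiplicity at least $\frac{vrb}q=M-N$.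

**Step 5: the entries are flat.** Multiplying out,
$$S_{(p,x),(p',x')}=\frac1R\sum_{B:\,p,p'\in V_B}T^B_{pp'}\,H_{\rho_p(B),x}\,H_{\rho_{p'}(B),x'} .$$
If $p=p'$, every term vanishes because $T$ has zero diagonal. If $p\ne p'$, then $T^B_{pp'}\neq0$ exactly when $pp'$ is an edge of the copy $B$, because the support of $T$ is $\Gamma$. Since the copies partition the edges of $K_v$, this happens for exactly one $B$. So the sum has one nonzero term and the entry is $\pm\frac1R$.

**Step 6: conclusion.** $S$ has zero diagonal, entries of modulus at most $\tau=\frac1R$, and the eigenvalue $\lambda=a$ with multiplicity at least $M-N$. Lemma 1.4 gives $d_N(M)\le(1+aR)^{-1}$. $\square$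

*Example.* Take $a=2$, $b=1$, so $\Gamma=J(3,2)=K_3$, $d=2$, and decompose $K_9$ by the lines of $\mathbb F_3^2$. Each point is on $r=4$ lines. A Hadamard matrix of order $R=4$ exists (the Kronecker square of the one of order $2$), so $M=36$, $N=36-\frac13\cdot36=24$, and $d_{24}(36)\le\frac19\approx0.111$. Here $\frac{24\cdot35}{12}=70$ and $L(36,24)=\frac1{1+\sqrt{70}}\approx0.107$.

Before going on, we check that the constant is the right one. Suppose $r/R$ is close to $1$ and $R$ is large. Then $M\approx dR^2=abR^2$ and $N/M\approx\beta=a/q$, so $\sqrt N\cdot\frac1{aR}\approx\frac{\sqrt{\beta ab}}a=\sqrt{\beta\,\frac ba}=\sqrt{1-\beta}$, exactly the constant of (4).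

## 7. Wilson's theorem, Hadamard orders, and the proof of Theorem 3.1

To use Proposition 6.1 for every large $m$ we need two supplies: decompositions of $K_v$, and Hadamard orders that leave no large gaps.

**Wilson's theorem** (R. M. Wilson, *Decompositions of complete graphs into subgraphs isomorphic to a given graph*, Proc. 5th British Combinatorial Conf., 1975, 647–659). Let $\Gamma$ be a simple graph with $e\ge1$ edges and let $g$ be the gcd of its degrees. For all sufficiently large $v$ with $2e\mid v(v-1)$ and $g\mid v-1$, the edge set of $K_v$ can be partitioned into edge sets of subgraphs isomorphic to $\Gamma$.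

The two divisibility conditions are clearly necessary: $e$ must divide the number $v(v-1)/2$ of edges, and the degree $v-1$ must be a sum of degrees of $\Gamma$. For the triangle they read $6\mid v(v-1)$ and $2\mid v-1$, which $v=9$ satisfies. For $\Gamma=J(q,a)$ we have $2e=kd$ and $g=d$.

**Lemma 7.1.** Let $\mathcal H=\{2^i12^j:i,j\ge0\}$. There is a Hadamard matrix of every order in $\mathcal H$. If $R_1<R_2<\cdots$ are the elements of $\mathcal H$, then $R_{l+1}/R_l\to1$.

*Proof.* Order $1$ is trivial, order $2$ was displayed in Section 4, and order $12$ is given by Paley's construction: there is a Hadamard matrix of order $p+1$ for every prime $p\equiv3\pmod4$, here $p=11$. If $H,H'$ are Hadamard, then so is the Kronecker product $H\otimes H'$, since $(H\otimes H')(H\otimes H')^T=HH^T\otimes H'H'^T$. This gives every order in $\mathcal H$.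

For the ratios, let $\delta>0$. The number $\theta=\log12/\log2$ is irrational, since $12^s=2^t$ with $s\ge1$ is impossible ($3$ divides the left side only). So the fractional parts of the multiples $j\theta$, $j\ge1$, are dense in $[0,1]$. Choosing one just below $1$ and one just above $0$, we get positive integers with
$$0<i_1\log2-j_1\log12<\delta,\qquad 0<j_2\log12-i_2\log2<\delta .$$
Let $h=2^i12^j\in\mathcal H$. If $j\ge j_1$, then $2^{i+i_1}12^{j-j_1}\in\mathcal H$ lies in $(h,e^\delta h)$. If $i\ge i_2$, then $2^{i-i_2}12^{j+j_2}\in\mathcal H$ lies in $(h,e^\delta h)$. Only finitely many $h$ have $j<j_1$ and $i<i_2$. So $R_{l+1}/R_l<e^\delta$ for all large $l$. $\square$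

**Proof of Theorem 3.1.**

**Step 1: the lower bound.** By (2) and (4), $\sqrt n\,d_n(m)\ge\sqrt n\,L(m,n)\to\sqrt{1-\alpha}$. It remains to bound $\limsup\sqrt n\,d_n(m)$ from above.

**Step 2: admissible parameters.** We choose $r$ and $v$ so that both divisibility conditions hold automatically. Fix a rational $\beta=a/q\in(0,\alpha)$ with $a,b\ge1$, $q=a+b$, and let $k=\binom qa$, $d=ab$. For $R\in\mathcal H$ with $R\ge k$ put
$$r=k\lfloor R/k\rfloor\le R,\qquad v=dr+1,\qquad M(R)=vR,\qquad N(R)=vR-\tfrac bq\,vr .$$
Since $k\mid r$, we have $kd\mid v-1$, so $2e=kd\mid v(v-1)$ and $g=d\mid v-1$. By Wilson's theorem, for all large $R$ the graph $K_v$ decomposes into copies of $J(q,a)$. Also $(v-1)/d=r\le R$. Proposition 6.1 gives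
$$d_{N(R)}(M(R))\le\frac1{1+aR}\qquad\text{for all large }R\in\mathcal H. \tag{6}$$

**Step 3: sizes.** This step shows that the pairs $(M(R),N(R))$ are dense enough and have the right ratio. As $R\to\infty$ we have $r/R\to1$, hence
$$M(R)\sim dR^2,\qquad \frac{N(R)}{M(R)}=1-\frac bq\cdot\frac rR\to\frac aq=\beta .$$
As $R$ increases, $r$ and $v$ do not decrease, so $M(R)$ is strictly increasing. Since $M(R)\sim dR^2$, Lemma 7.1 shows that consecutive values of $M(R)$, $R\in\mathcal H$, have ratio tending to $1$.

**Step 4: from the special sizes to all $m$.** Given $m$ large, let $R\in\mathcal H$, $R\ge k$, be the smallest element with $M(R)\ge m$, and write $M=M(R)$, $N=N(R)$. As $m\to\infty$ we have $R\to\infty$. If $R^-$ is the element before $R$, then $M(R^-)<m\le M$, so $M/m\to1$ by Step 3, and $N/m\to\beta<\alpha$. Since $n/m\to\alpha<1$, for large $m$ we have $N\le n<m\le M$. By Lemma 1.2 (i), then (ii), then (6),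
$$d_n(m)\le d_N(m)\le d_N(M)\le\frac1{1+aR}<\frac1{aR}.$$
The strict inequality $\beta<\alpha$ is what makes room for $N\le n$.

**Step 5: the limit.** Since $n\sim\alpha m\sim\alpha M\sim\alpha dR^2$,
$$\limsup\sqrt n\,d_n(m)\le\sqrt{\frac{\alpha d}{a^2}}=\sqrt{\alpha\,\frac ba}=\sqrt{\frac{\alpha(1-\beta)}\beta}.$$
The left side does not depend on $\beta$. Letting $\beta\uparrow\alpha$ through rationals gives $\limsup\sqrt n\,d_n(m)\le\sqrt{1-\alpha}$.

**Step 6: the complex case.** The lower bound (2) holds over $\mathbb C$. The upper bound comes from real matrices $A$, which by Lemma 1.1 over $\mathbb C$ also bound the complex width; Lemma 1.2 has the same proof over $\mathbb C$. $\blacksquare$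

## 8. Uniformity in the ratio $n/m$

**Proof of Theorem 3.2.**

**Step 1: fixed $\eta$, by compactness.** By (2) all the ratios are at least $1$. Suppose the supremum does not tend to $1$. Then there are $\epsilon>0$, integers $m_1<m_2<\cdots$, and $n_i\in[\eta m_i,(1-\eta)m_i]$ with $d_{n_i}(m_i)/L(m_i,n_i)\ge1+\epsilon$. Passing to a subsequence, $n_i/m_i\to\alpha\in[\eta,1-\eta]$. Set $n(m_i)=n_i$, and $n(m)=\lfloor\alpha m\rfloor$ for all other $m$. Then $n(m)/m\to\alpha$, and Theorem 3.1 gives $\sqrt{n_i}\,d_{n_i}(m_i)\to\sqrt{1-\alpha}$. By (4), $\sqrt{n_i}\,L(m_i,n_i)\to\sqrt{1-\alpha}>0$. So the ratio tends to $1$, a contradiction.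

**Step 2: letting $\eta$ shrink.** By Step 1 we can choose $m_1<m_2<\cdots$ such that for all $m\ge m_l$ the supremum with $\eta=\frac1{l+2}$ is at most $1+\frac1l$. Put $\eta_m=\frac1{l+2}$ for $m_l\le m<m_{l+1}$, and $\eta_m=\frac13$ for $m<m_1$. Then $\eta_m\to0$ and the supremum with $\eta=\eta_m$ tends to $1$. $\blacksquare$

## 9. Bounded additive error when $k$ divides the Hadamard order

In Section 7 two losses occurred: $r$ could be smaller than $R$, and $m$ had to be rounded up to $M$. If $k\mid R$ and $m=M$, both disappear.

**Proof of Theorem 3.3.**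

**Step 1: Hadamard orders divisible by $k$.** Let $k=\binom{a+b}a$, $d=ab$, $q=a+b$. By Dirichlet's theorem there are infinitely many primes $p\equiv-1\pmod{4k}$. Each satisfies $p\equiv3\pmod4$, so by Paley's construction $R=p+1$ is a Hadamard order, and $k\mid R$.

**Step 2: the bound on $d_n(m)$.** Take $r=R$ and $v=dR+1\equiv1\pmod{kd}$. For large $R$, Wilson's theorem and Proposition 6.1 apply with $m=vR=R(abR+1)$ and $n=m-\frac bqvR=\frac aqm=\alpha m$. They give $d_n(m)\le\frac1{1+aR}$, which is the first inequality of the theorem. The second is (2).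

**Step 3: computing $L(m,n)$.** Since $\frac n{m-n}=\frac ab$ and $m-1=abR^2+R-1$,
$$\frac{n(m-1)}{m-n}=a^2R^2+\frac ab(R-1).$$
By $\sqrt{x^2+y}\le x+\frac y{2x}$ (for $x>0$, $y\ge0$; square both sides), its square root is at most $aR+\frac{R-1}{2bR}<aR+\frac1{2b}$.

**Step 4: the last claim.** Let $\alpha=a/(a+b)$ and $\eta>0$. Choose an integer $t\ge1$ with $2tb>1/\eta$ and apply Steps 1–3 to $(ta,tb)$, which has the same $\alpha$. Then $0\le\frac1{L(m,\alpha m)}-\frac1{d_{\alpha m}(m)}<\frac1{2tb}<\eta$ for infinitely many $m$. $\blacksquare$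

## 10. Entrywise squares, and the failure of sharpness for $m\ge(1+c)n^2$

The bound (2) comes from (3) applied to $A'$. When $m$ is much larger than $n^2$, squaring the entries of $A$ before taking traces gives more: the off-diagonal entries drop from $\varepsilon$ to $\varepsilon^2$, while the rank grows only to about $n^2/2$, the dimension of the *symmetric* tensors.

**Proof of Theorem 3.4.**

**Step 1: reduction to small error.** Let $\varepsilon=d_n(m)$. Pass to a subsequence along which $\sqrt n\,\varepsilon$ converges to its liminf. If this is infinite, there is nothing to prove. If it is finite, then $\varepsilon\to0$ because $n\to\infty$; assume $\varepsilon<1$. By Lemma 1.1 there is a real $A$ of rank at most $n$ with $|\delta_{ij}-A_{ij}|\le\varepsilon$.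

**Step 2: the rank of the entrywise square.** Factor $A_{ij}=\langle u_i,w_j\rangle$ with $u_i,w_j\in\mathbb R^n$. Then
$$C_{ij}:=A_{ij}^2=\langle u_i\otimes u_i,\ w_j\otimes w_j\rangle ,$$
and all the vectors $u_i\otimes u_i$, $w_j\otimes w_j$ lie in the space of symmetric tensors, of dimension $\frac{n(n+1)}2$. So $\operatorname{rank}C\le\frac{n(n+1)}2$. The diagonal entries of $C$ lie in $[(1-\varepsilon)^2,(1+\varepsilon)^2]$, and the off-diagonal entries lie in $[0,\varepsilon^2]$.

**Step 3: the trace inequality for $C$.** By (3),
$$m^2(1-\varepsilon)^4\le\frac{n(n+1)}2\Bigl(m(1+\varepsilon)^4+m^2\varepsilon^4\Bigr).$$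
Divide by $m^2$ and multiply by $\frac{2n}{n+1}$:
$$n^2\varepsilon^4\ \ge\ \frac{2n}{n+1}(1-\varepsilon)^4-\frac{n^2}m(1+\varepsilon)^4 .$$

**Step 4: the limit.** Since $\frac{n^2}m\le\frac1{1+c}$, $n\to\infty$ and $\varepsilon\to0$, the limit of $(\sqrt n\,\varepsilon)^4=n^2\varepsilon^4$ is at least $2-\frac1{1+c}$, and this exceeds $1$ because $c>0$. Taking fourth roots gives the bound on the liminf.

**Step 5: comparison with $L$.** Since $m\ge n^2$ and $n\to\infty$, we have $n/m\to0$, so $\frac{m-1}{m-n}\to1$ and
$$\sqrt n\,L(m,n)=\frac{\sqrt n}{1+\sqrt n\,\sqrt{\frac{m-1}{m-n}}}\to1. \qquad\blacksquare$$
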